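# Interlaced tuples, and why $\ell_\infty$ has no Lipschitz copy in $c_0(\Gamma)$

## 1. Step functions from pairs of integers

For a pair $a=(a_1,a_2)$ of natural numbers let $x_a$ be the function on $\omega=\{0,1,2,\dots\}$ given by
$$x_a(j)=\#\{i: a_i>j\}.$$
Take $a=(1,4)$, $b=(2,6)$, $c=(7,9)$, $d=(8,11)$. The values at $j=0,1,2,\dots,11$ are

$$\begin{aligned}
x_a&=(2,1,1,1,0,0,0,0,0,0,0,0),\\
x_b&=(2,2,1,1,1,1,0,0,0,0,0,0),\\
x_c&=(2,2,2,2,2,2,2,1,1,0,0,0),\\
x_d&=(2,2,2,2,2,2,2,2,1,1,1,0).
\end{aligned}$$

In the sup norm $\|x_a-x_b\|=1$ and $\|x_c-x_d\|=1$, while $\|x_a-x_c\|=2$ (look at $j=4$). The reason for the small distances is that $a$ and $b$ are interlaced, $1\le 2\le 4\le 6$. The large distance occurs because both entries of $c$ lie above all entries of $a$. Both observations hold for tuples of any length, in any linearly ordered set.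

**Row rule.** Let $p_1\le q_1\le p_2\le q_2\le\dots\le p_r\le q_r$ in a linearly ordered set. Then for each $j$ in that set
$$\sum_{l=1}^r\big(1_{\{p_l>j\}}-1_{\{q_l>j\}}\big)\in\{0,-1\}.$$
Indeed $1_{\{p_1>j\}},1_{\{q_1>j\}},1_{\{p_2>j\}},\dots,1_{\{q_r>j\}}$ is a nondecreasing $0$–$1$ sequence. It jumps at most once, so at most one of the differences is nonzero, and that one is $-1$.

**Separation rule.** If $a$ and $c$ are $n$-tuples and every $c_i$ exceeds $\max_i a_i$, then at $j=\max_i a_i$ we have $x_a(j)=0$ and $x_c(j)=n$.

Now consider maps of these functions into a space of sequences tending to $0$. The functions $x_a$ above vanish far out, so the inclusion into $c_0(\omega)$ is itself a map preserving all distances. But imagine a map $f$ with values in a sup-normed space such that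
$$f(x_a)=v+W_a,\quad f(x_b)=v+W_b,\quad f(x_c)=v+W_c,\quad f(x_d)=v+W_d,$$
where $v$ is fixed and the four vectors $W$ have pairwise disjoint supports. In the sup norm,
$$\|f(x_a)-f(x_c)\|=\max(\|W_a\|,\|W_c\|)\le\max\big(\|f(x_a)-f(x_b)\|,\|f(x_c)-f(x_d)\|\big).$$
Such an $f$ moves two points at distance $2$ no further apart than it moves some points at distance $1$. With $n$-tuples, distance $n$ would be treated like distance $1$, and a Lipschitz embedding cannot do that for all $n$. So we are led to ask: is there a set of tuples, with its step functions living in $\ell_\infty$, so rich that every map into a $c_0$-space is forced into this shape somewhere?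

## 2. Lipschitz copies in $c_0(\Gamma)$

Scalars are real. For a set $\Gamma$, $c_0(\Gamma)$ is the space of functions $z:\Gamma\to\mathbb R$ such that $\{\gamma:|z(\gamma)|>\eta\}$ is finite for every $\eta>0$, with the sup norm; $e_\gamma$ is the function that is $1$ at $\gamma$ and $0$ elsewhere. We write $c$ for the cardinality of the continuum (when it is used as a cardinal) and $c_0(c)$ for $c_0(\Gamma)$ with $|\Gamma|=c$. We write $c_{00}(\Gamma;\mathbb Q)$ for the set of finitely supported rational-valued functions on $\Gamma$. It is norm dense in $c_0(\Gamma)$: cut off the small values, then round the finitely many remaining ones.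

**Definition.** A metric space $X$ is *Lipschitz homeomorphic to a subset* of a Banach space $Z$ if there are $F:X\to Z$ and $0<a\le b<\infty$ with
$$a\,d(x,y)\le\|F(x)-F(y)\|\le b\,d(x,y)\qquad(x,y\in X).$$
The *distortion* of such a map is $b/a$ for the best $a,b$.

It is known that $c_0(c)$ is Lipschitz homeomorphic to a subspace of $\ell_\infty$, as the Johnson–Lindenstrauss space $JL_0$ shows. The question is the converse: **is $\ell_\infty$ Lipschitz homeomorphic to a subset of $c_0(c)$?** The answer will be no, for $c_0(\Gamma)$ with any $\Gamma$, and the proof is in ZFC.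

Two weaker kinds of embedding will also be excluded. For a map $f$ between metric spaces put
$$\omega_f(t)=\sup\{d(f(x),f(y)):d(x,y)\le t\}\in[0,\infty].$$
The map $f$ is uniformly continuous exactly when $\inf_{t>0}\omega_f(t)=0$.

**Definition.** A *uniform embedding* is an injective uniformly continuous map whose inverse, defined on the image, is uniformly continuous. A *coarse embedding* is a map $f$ with $\omega_f(t)<\infty$ for all $t$ and $\inf_{d(x,y)\ge R}d(f(x),f(y))\to\infty$ as $R\to\infty$.

A coarse embedding need not be continuous. For example, rounding down each coordinate, $x\mapsto\lfloor x\rfloor$ on $\ell_\infty$, satisfies $\|x-y\|-1\le\|\lfloor x\rfloor-\lfloor y\rfloor\|\le\|x-y\|+1$, because $|(\lfloor s\rfloor-\lfloor t\rfloor)-(s-t)|<1$ for real $s,t$.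

## 3. Finite sets, linear maps, separable sets

Finite subsets of $\ell_\infty$ give no obstruction. If $P=\{p_1,\dots,p_N\}$ is a finite metric space, then $x\mapsto(d(x,p_i))_{i\le N}$ is an isometric map into $\ell_\infty^N=c_0(\{1,\dots,N\})$: the triangle inequality gives $|d(x,p_i)-d(y,p_i)|\le d(x,y)$, with equality when $p_i=y$.

For linear maps the answer is no, and quickly. If $\ell_\infty$ were isomorphic to a subspace of $c_0(\Gamma)$, then so would be $\ell_1$, which embeds linearly into $\ell_\infty$ like every separable Banach space. A separable subspace of $c_0(\Gamma)$ lies in $c_0(\Gamma_0)$ for a countable $\Gamma_0$, because every element has countable support. So $\ell_1$ would be isomorphic to a subspace of $c_0$. Then $\ell_1^*=\ell_\infty$ would be a quotient of $c_0^*=\ell_1$, up to isomorphism. But $\ell_1$ is separable and $\ell_\infty$ is not.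

A sensible person would try to carry this argument over to Lipschitz maps. It stops at its first line. The obstruction sits in a separable subspace, and by Aharoni's theorem every separable metric space is Lipschitz homeomorphic to a subset of $c_0$. So the obstruction must come from a nonseparable subset of $\ell_\infty$. Bare size is not enough either. If $|\Gamma|\ge c$, then any set $X\subset\ell_\infty$ admits an injection $\iota:X\to\Gamma$, and $x\mapsto e_{\iota(x)}$ sends all distinct points to points at distance $1$. If the distances in $X$ lie between $1$ and $n$, this map is a Lipschitz embedding of distortion at most $n$. So we want sets with distances between $1$ and $n$ for which $n$ is unavoidable.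

## 4. The order $\le^*$, the cardinal $\mathfrak b$, and the theorems

For $g,h\in\omega^\omega$ write $g\le^*h$ if $g(m)\le h(m)$ for all but finitely many $m$, and $g<^*h$ if $g(m)<h(m)$ for all but finitely many $m$. For example, $g(m)=m+100$ and $h(m)=2m$ satisfy $g\le^*h$ although $g(m)>h(m)$ for all $m<100$.

**Definition.** $\mathfrak b$ is the least cardinality of a $\le^*$-unbounded subset of $\omega^\omega$.

A countable family $\{h_0,h_1,\dots\}$ is $\le^*$-bounded, by $h(m)=\max_{i\le m}h_i(m)$, since $h(m)\ge h_i(m)$ once $m\ge i$. The whole of $\omega^\omega$ is unbounded, since $h+1\not\le^*h$. Hence $\omega_1\le\mathfrak b\le c$.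

We identify $\ell_\infty$ with $\ell_\infty(\omega\times\omega)$ through a bijection of the index sets.

**Theorem A.** For each $n\ge1$ there is a set $M_n\subset\ell_\infty$ of integer-valued functions with values in $[0,n]$, $|M_n|=\mathfrak b$, such that for every set $\Gamma$, every map $f:M_n\to c_0(\Gamma)$ and every $\varepsilon>0$ there are $x,y,x',y'\in M_n$ with
$$\|x-y\|\le1,\qquad\|x'-y'\|\le1,\qquad\|x-x'\|=n,$$
$$\|f(x)-f(x')\|\le\max\big(\|f(x)-f(y)\|,\|f(x')-f(y')\|\big)+\varepsilon.\tag{1}$$

No continuity of $f$ is assumed. For $n=1$ the four-point property costs nothing: any two distinct points $x,x'$ of a set of $0$–$1$ functions are at distance $1$, and $y=x'$, $y'=x$ will do. The content begins at $n=2$.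

**Theorem B.** $\ell_\infty$ is not Lipschitz homeomorphic to a subset of $c_0(\Gamma)$, for any $\Gamma$; in particular not for $|\Gamma|=c$.

**Proof of Theorem B from Theorem A.** Suppose $a\|x-y\|\le\|F(x)-F(y)\|\le b\|x-y\|$ on $\ell_\infty$, with $a>0$. Apply Theorem A to the restriction of $F$ to $M_n$. The left side of (1) is at least $an$, and the right side is at most $b+\varepsilon$. So $an\le b+\varepsilon$ for every $n$ and every $\varepsilon>0$, which is impossible for $n>b/a$. $\square$

**Theorem C.** Let $B$ be the closed unit ball of $\ell_\infty$. In 1–3, $\Gamma$ is an arbitrary set.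

1. For every map $f:\ell_\infty\to c_0(\Gamma)$ and every $R>0$: $\inf_{\|x-y\|=R}\|f(x)-f(y)\|\le\inf_{t>0}\omega_f(t)$.
2. For every map $f:B\to c_0(\Gamma)$: $\inf_{x,y\in B,\ \|x-y\|=2}\|f(x)-f(y)\|\le\inf_{t>0}\omega_f(t)$.
3. Consequently, if $f:B\to c_0(\Gamma)$ is uniformly continuous, then there are pairs $x,y\in B$ with $\|x-y\|=2=\operatorname{diam}B$ and $\|f(x)-f(y)\|$ arbitrarily small. Hence $B$ is not uniformly homeomorphic to a subset of $c_0(\Gamma)$, and $\ell_\infty$ embeds neither uniformly nor coarsely into $c_0(\Gamma)$.
4. (Optimality.)
   - (a) If $|\Gamma|\ge c$ (in particular if $|\Gamma|=c$), then for each $\theta\ge0$ there is an $f$ for which both sides of 1 (for all $R$ simultaneously), respectively of 2, equal $\theta$. If $|\Gamma|<c$, then the left-hand sides of 1 and 2 are $0$ for every $f$, so this fails for every $\theta>0$.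
   - (b) Every bi-Lipschitz embedding of $M_n$ into any $c_0(\Gamma)$ has distortion at least $n$. If $|\Gamma|\ge\mathfrak b$, there is one with distortion exactly $n$. If $|\Gamma|<\mathfrak b$, there is no bi-Lipschitz embedding of $M_n$ into $c_0(\Gamma)$.
5. There is a closed subspace $Y\subset\ell_\infty$ of density $\mathfrak b$ such that 1–3 hold with $Y$ and its closed unit ball in place of $\ell_\infty$ and $B$. If a Banach space $Z$ contains an isomorphic copy of $\ell_\infty$, then $Z$ embeds neither Lipschitzly, nor uniformly, nor coarsely into any $c_0(\Gamma)$, and the closed unit ball of $Z$ does not embed uniformly into any $c_0(\Gamma)$.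

Sections 5–9 prove Theorem A, and with it Theorem B. Sections 10–12 prove Theorem C.

## 5. Finite supports that run away

The fixed vector $v$ and the disjoint supports of Section 1 come from a pigeonhole principle on an uncountable set. Let $\kappa$ be a *regular uncountable* cardinal, which means that $\kappa$ is an uncountable cardinal and every cofinal subset of $\kappa$ has cardinality $\kappa$. The smallest example is $\omega_1$, because a countable union of countable sets is countable.

Let $D$ be a set with $|D|=\kappa$. Call $A\subset D$ *large* if $|A|=\kappa$, and *small* otherwise. A union of countably many small sets $B_0,B_1,\dots$ is small: by regularity the countable set of cardinals $|B_i|<\kappa$ is not cofinal in $\kappa$, so there is an infinite cardinal $\lambda<\kappa$ with $|B_i|\le\lambda$ for all $i$, and the union has size at most $\omega\cdot\lambda=\lambda$. We use this constantly, in two forms: if a large set is partitioned into countably many pieces, then some piece is large, and a large set minus a small set is large.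

**Lemma 1.** Let $A\subset D$ be large and $u:A\to c_{00}(\Gamma;\mathbb Q)$. There are a large $A'\subset A$ and $v\in c_{00}(\Gamma;\mathbb Q)$ such that, with $w(\alpha)=u(\alpha)-v$ for $\alpha\in A'$: for every finite $E\subset\Gamma$ the set $\{\alpha\in A':\operatorname{supp}w(\alpha)\cap E\ne\emptyset\}$ is small.

For example, let $\Gamma=D\cup\{\ast\}$ with $\ast\notin D$, and $u(\alpha)=3e_\ast+e_\alpha$. Every support contains $\ast$, so something must be subtracted. With $v=3e_\ast$ and $A'=A$ we get $w(\alpha)=e_\alpha$, and a finite $E$ meets only finitely many of these supports.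

**Proof.** The plan is to split off the largest piece of support that is shared by a large set of $\alpha$.

The cardinality of $\operatorname{supp}u(\alpha)$ takes countably many values, so there are $p\in\omega$ and a large $A_0\subset A$ with $|\operatorname{supp}u(\alpha)|=p$ for $\alpha\in A_0$. For finite $F\subset\Gamma$ put $A_F=\{\alpha\in A_0:F\subset\operatorname{supp}u(\alpha)\}$. The set $A_\emptyset=A_0$ is large, and if $A_F$ is large it is nonempty, so $|F|\le p$. Hence among the finite $F$ with $A_F$ large there is one of maximal cardinality; fix it.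

As $\mathbb Q^F$ is countable, there is a large $A'\subset A_F$ on which the restriction $u(\alpha)|_F$ is constant. Let $v$ be this constant function on $F$, extended by $0$. Then $w(\alpha)$ vanishes on $F$ and equals $u(\alpha)$ off $F$, so $\operatorname{supp}w(\alpha)=\operatorname{supp}u(\alpha)\setminus F$. For $\gamma\notin F$,
$$\{\alpha\in A':\gamma\in\operatorname{supp}u(\alpha)\}\subset A_{F\cup\{\gamma\}},$$
and the right side is small by maximality of $|F|$. For finite $E$, the set in the lemma is the union of these sets over the finitely many $\gamma\in E\setminus F$, so it is small. $\square$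

## 6. Pairs of countable ordinals

Let us test the plan of Section 1 with $n=2$, on a model in which the order is as simple as possible. It does not live in $\ell_\infty$, and we shall see exactly what is missing. Take $D=\omega_1$, so that "small" means "countable". For $\alpha=(\alpha_1,\alpha_2)\in\omega_1^2$ let $x_\alpha\in\ell_\infty(\omega_1)$ be $x_\alpha(\xi)=\#\{i:\alpha_i>\xi\}$. Let $f$ be any map of these functions into $c_0(\Gamma)$, let $\varepsilon>0$, and choose $v_2(\alpha)\in c_{00}(\Gamma;\mathbb Q)$ with $\|v_2(\alpha)-f(x_\alpha)\|\le\varepsilon/4$.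

For each $\alpha_1$ apply Lemma 1 to $v_2(\alpha_1,\cdot)$. This gives an uncountable set $A(\alpha_1)$ and a vector $v_1(\alpha_1)$. Now apply Lemma 1 to the function $v_1$ so obtained. This gives an uncountable set $A$ and a vector $v_0$. For $\alpha_1\in A$ and $\alpha_2\in A(\alpha_1)$ we have
$$v_2(\alpha_1,\alpha_2)=v_0+w_1(\alpha_1)+w_2(\alpha_1,\alpha_2),$$
where $w_1(\alpha_1)=v_1(\alpha_1)-v_0$ and $w_2(\alpha_1,\alpha_2)=v_2(\alpha_1,\alpha_2)-v_1(\alpha_1)$.

Choose in turn $\alpha_1,\beta_1,\alpha_2,\beta_2,\gamma_1,\delta_1,\gamma_2,\delta_2$, with first entries in $A$ and second entries in $A(\alpha_1)$, $A(\beta_1)$, $A(\gamma_1)$, $A(\delta_1)$ respectively. Each new ordinal is to exceed all earlier ones, and the new $w$-term is to have support disjoint from the supports of all earlier $w$-terms. Each choice excludes only countably many elements of an uncountable set. The row rule gives $\|x_\alpha-x_\beta\|\le1$ and $\|x_\gamma-x_\delta\|\le1$, the separation rule gives $\|x_\alpha-x_\gamma\|=2$, and by the computation of Section 1 (with $v=v_0$ and $W=w_1+w_2$)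
$$\|v_2(\alpha)-v_2(\gamma)\|\le\max\big(\|v_2(\alpha)-v_2(\beta)\|,\|v_2(\gamma)-v_2(\delta)\|\big).$$
Passing back to $f$ costs at most $\varepsilon$, so (1) holds.

Now note the order of choice. The point $\beta_1$ comes before $\alpha_2$, and $A(\alpha_1)$, $A(\beta_1)$ are different sets. Nothing goes wrong here, because in $\omega_1$ every uncountable set contains elements above any given countable set.

What is missing is that these functions have uncountably many coordinates. The functions $1_{[0,\alpha)}$, of which the $x_\alpha$ are sums, are the indicators of a strictly increasing $\omega_1$-chain of sets. On a countable set there is no such chain: if $S_\xi\subsetneq S_\eta$ for all $\xi<\eta<\omega_1$, then choosing a point of $S_{\xi+1}\setminus S_\xi$ for each $\xi$ gives an injection of $\omega_1$ into a countable set. On a countable set we can ask at best for a chain modulo finite sets.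

## 7. A scale of functions in place of the ordinals

For $g\in\omega^\omega$ let $S_g=\{(m,j)\in\omega\times\omega:j<g(m)\}$, the region below the graph. If $g<^*h$, then $S_g\subset S_h$ except in finitely many rows $\{m\}\times\omega$, in each of which $S_g$ is finite. So a $<^*$-increasing family of functions is a chain modulo finite sets, on a countable index set. Here is the family we use.

**Construction.** Let $\kappa=\mathfrak b$, and let $\{h_\xi:\xi<\kappa\}$ be $\le^*$-unbounded. Choose recursively strictly increasing functions $g_\xi\in\omega^\omega$ with $h_\xi\le^*g_\xi$ and $g_\eta<^*g_\xi$ for all $\eta<\xi$. At stage $\xi$ the family $\{g_\eta:\eta<\xi\}\cup\{h_\xi\}$ has fewer than $\mathfrak b$ members, so it has a common $\le^*$-bound $h$. Put $g_\xi(m)=m+1+\sum_{i\le m}h(i)$. This is strictly increasing and $g_\xi(m)>h(m)$ for all $m$, as needed. Let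
$$D=\{g_\xi:\xi<\kappa\}.$$
The $g_\xi$ are distinct because $g_\eta<^*g_\xi$ for $\eta<\xi$, so $|D|=\kappa=\mathfrak b$. A $\le^*$-bound for $D$ would bound all $h_\xi$, so $D$ is $\le^*$-unbounded. Two facts follow.

- (a) *$\kappa$ is regular and uncountable.* It is uncountable since $\omega_1\le\mathfrak b$. If $C\subset\kappa$ were cofinal with $|C|<\kappa$, then $\{g_\xi:\xi\in C\}$ would have a bound $h$. Each $\eta<\kappa$ has some $\xi\in C$ with $\eta\le\xi$, so $g_\eta\le^*g_\xi\le^*h$, and $D$ would be bounded.
- (b) *Every large $A\subset D$ is $\le^*$-unbounded.* The index set of $A$ has size $\kappa$, so it is cofinal in $\kappa$ (a subset of $\kappa$ lying below some $\xi<\kappa$ has size less than $\kappa$). As in (a), a bound for $A$ would bound $D$.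

By (a), the language of large and small sets and Lemma 1 apply to this $D$.

For $\alpha=(\alpha_1,\dots,\alpha_n)\in D^n$ define
$$x_\alpha(m,j)=\#\{i\le n:\alpha_i(m)>j\},\qquad(m,j)\in\omega\times\omega,\tag{2}$$
and $M_n=\{x_\alpha:\alpha\in D^n\}\subset\ell_\infty$. Row $m$ of $x_\alpha$ is exactly the step function of Section 1 for the tuple of integers $(\alpha_1(m),\dots,\alpha_n(m))$. The values are integers in $[0,n]$. Clearly $|M_n|\le|D^n|=\mathfrak b$. The tuples $(g,\dots,g)$, $g\in D$, give the distinct functions $n\cdot1_{S_g}$, so $|M_n|=\mathfrak b$.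

## 8. One bad row, and stems

Now repeat the choice of Section 6 with $D$ in place of $\omega_1$. Separation will cause no trouble, since one good row suffices for it. Interlacing is a different matter, because it must hold in every row. If $\alpha_1\le^*\beta_1\le^*\alpha_2\le^*\beta_2$, then the row rule applies to all but finitely many rows, and a single remaining row can ruin the estimate. Take
$$\alpha_1(m)=m,\qquad\beta_1(m)=m+5,\qquad\alpha_2(0)=0,\ \ \alpha_2(m)=m+10\ (m\ge1),\qquad\beta_2(m)=m+20 .$$
All four are strictly increasing, and they interlace in every row $m\ge1$. But in row $0$ the pairs are $(0,0)$ and $(5,20)$, and at $(m,j)=(0,0)$ the two functions take the values $0$ and $2$. The distance is $2$, as bad as for separated tuples.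

Bad rows are harmless if $\alpha_k$ and $\beta_k$ agree there, since their contributions cancel. So it is natural to use the pigeonhole principle. Given a large $A$ and a finite set $G$ of earlier functions, every $\beta\in A$ except for a small set dominates $G$ from some row on. There are countably many pairs $(N,\beta|N)$, so for some $N$ and some finite sequence $s$ of length $N$, a large set of $\beta\in A$ satisfies $\beta|N=s$ and dominates $G$ on $[N,\infty)$. Apply this with $\alpha_1\in G$ to choose $\beta_1$. For the cancellation we need $\alpha_1|N=s$ too. But $N$ and $s$ were found after $\alpha_1$, and they depend on it. The argument is circular at this point: what is needed is one $s$, fixed before $G$, that serves all $G$.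

For $s\in\omega^{<\omega}$ let $|s|$ be its length. We write $s\subset\beta$ if $s$ is an initial segment of $\beta$, and $\beta|N=(\beta(0),\dots,\beta(N-1))$.

**Definition.** Let $A\subset D$ be large. A *stem* of $A$ is an $s\in\omega^{<\omega}$ such that for every nonempty finite $G\subset D$ the set
$$\{\beta\in A:\ s\subset\beta,\ \ \beta(m)\ge\max_{g\in G}g(m)\ \text{for all }m\ge|s|\}$$
is large.

For example, suppose that all $\beta\in A$ have $\beta(0)=7$ and that some $g\in D$ has $g(0)>7$. Then the empty sequence is not a stem of $A$: take $G=\{g\}$ and look at $m=0$. Any stem must then be nonempty and begin with $7$.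

**Lemma 2.** Every large $A\subset D$ has a stem.

**Proof.** If there is no stem, we shall trap a large set inside countably many finitely branching trees, and this contradicts its unboundedness.

**Step 1: one function above all counterexamples.** Suppose that no $s$ is a stem. Then for every $s\in\omega^{<\omega}$ there is a function $g^s$, a maximum of finitely many members of $D$, such that
$$B_s=\{\beta\in A:s\subset\beta,\ \beta\ge g^s\text{ on }[|s|,\infty)\}$$
is small. There are countably many $s$, so only countably many members of $D$ are involved. By (a) some $\xi<\kappa$ exceeds all their indices. Put $h=g_\xi$. Then $g^s\le^*h$ for each $s$, and we choose $k(s)$ with $g^s\le h$ on $[k(s),\infty)$.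

**Step 2: removing small sets.** Remove from $A$ the set $\bigcup_sB_s$, which is small, and the elements of index at most $\xi$, of which there are fewer than $\kappa$. The remaining set $A^*$ is large, and $h\le^*\beta$ for every $\beta\in A^*$.

**Step 3: each value of $\beta\in A^*$ is bounded by the preceding ones.** Let $\beta\in A^*$, and let $M$ be such that $\beta\ge h$ on $[M,\infty)$. Let $N\ge M$ and $s=\beta|N$. As $s\subset\beta$ and $\beta\notin B_s$, there is $m\ge N$ with $\beta(m)<g^s(m)$. If $m\ge k(s)$, then, since also $m\ge M$, we get $\beta(m)\ge h(m)\ge g^s(m)$, a contradiction. So $m<k(s)$. Both $\beta$ and $g^s$ are increasing (the latter is a maximum of finitely many increasing functions), hence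
$$\beta(N)\le\beta(m)<g^s(m)\le g^s(k(s))=:H(s).$$
The number $H(s)$ depends on $s$ only, not on $\beta$. Thus
$$\beta(N)<H(\beta|N)\qquad\text{for all }N\ge M.\tag{3}$$

**Step 4: finitely branching trees are bounded.** For $t\in\omega^{<\omega}$ let
$$K_t=\{\beta\in\omega^\omega:\ t\subset\beta,\ \beta(N)<H(\beta|N)\ \text{for all }N\ge|t|\}.$$
For each $N\ge|t|$ there are only finitely many restrictions $\beta|N$ with $\beta\in K_t$. For $N=|t|$ the only one is $t$. If there are finitely many of length $N$, then each of them, $r$ say, has at most $H(r)$ extensions of length $N+1$. So for each $N$ the values $\beta(N)$, $\beta\in K_t$, form a finite set, and $K_t$ is bounded pointwise by some $b_t\in\omega^\omega$.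

**Step 5: contradiction.** By (3), each $\beta\in A^*$ lies in $K_t$ for $t=\beta|M$ with the $M$ belonging to $\beta$. So $A^*\subset\bigcup_tK_t$. The countable family $\{b_t\}$ has a $\le^*$-bound, which is then a $\le^*$-bound for $A^*$. But $A^*$ is large, and this contradicts (b). $\square$

## 9. Proof of Theorem A

Fix $n\ge1$, with $M_n$ as in (2). Let $f:M_n\to c_0(\Gamma)$ and $\varepsilon>0$. Choose $v_n:D^n\to c_{00}(\Gamma;\mathbb Q)$ with $\|v_n(\alpha)-f(x_\alpha)\|\le\varepsilon/4$ for all $\alpha\in D^n$.

**Step 1: the tree.** This step applies Lemma 1 one variable at a time, as in Section 6, and takes a stem of each set it produces. There is one new difficulty. The set $A(\alpha_1)$ has a stem, and so has $A(\beta_1)$, but we need $\alpha_2\in A(\alpha_1)$ and $\beta_2\in A(\beta_1)$ to begin with the same sequence. Since there are only countably many possible stems, we can make the stem independent of the earlier entries, by the pigeonhole principle. For this we must carry along the list of all later stems.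

By backward recursion on $k=n,n-1,\dots,0$ we define functions on $D^k$: $v_k$ with values in $c_{00}(\Gamma;\mathbb Q)$, and $\sigma_k$ with values in the countable set $(\omega^{<\omega})^{n-k}$. The function $v_n$ is given, and $\sigma_n$ is the empty tuple. Suppose that $v_k,\sigma_k$ are given with $k\ge1$, and let $\bar\alpha=(\alpha_1,\dots,\alpha_{k-1})\in D^{k-1}$. Do the following:

1. Choose a large $D'\subset D$ on which $\sigma_k(\bar\alpha,\cdot)$ is constant, say equal to $\tau$.
2. Apply Lemma 1 to $D'$ and $v_k(\bar\alpha,\cdot)$. This gives a large set $A(\bar\alpha)\subset D'$ and a vector, which we call $v_{k-1}(\bar\alpha)$.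
3. Let $s$ be a stem of $A(\bar\alpha)$, by Lemma 2, and put $\sigma_{k-1}(\bar\alpha)=(s,\tau)$.

At the end $D^0$ has one element. We obtain a single vector $v_0$ and a single list $\sigma_0=(s_1,\dots,s_n)$.

**Step 2: good tuples have the stems $s_1,\dots,s_n$.** Call $(\alpha_1,\dots,\alpha_k)$ *good* if $\alpha_i\in A(\alpha_1,\dots,\alpha_{i-1})$ and $s_i\subset\alpha_i$ for all $i\le k$; the empty tuple is good. We claim that
$$\sigma_{k-1}(\alpha_1,\dots,\alpha_{k-1})=(s_k,\dots,s_n)\quad\text{if }(\alpha_1,\dots,\alpha_{k-1})\text{ is good}.\tag{4}$$
For $k=1$ this is the definition of the $s_i$. Suppose that it holds for $k$, where $k\leq n$, and let $(\alpha_1,\dots,\alpha_k)$ be good. With $\bar\alpha=(\alpha_1,\dots,\alpha_{k-1})$, which is good, we have $\sigma_{k-1}(\bar\alpha)=(s_k,\dots,s_n)$, so the $\tau$ chosen for $\bar\alpha$ is $(s_{k+1},\dots,s_n)$. As $\alpha_k\in A(\bar\alpha)\subset D'$, we get $\sigma_k(\alpha_1,\dots,\alpha_k)=\tau=(s_{k+1},\dots,s_n)$. This proves (4). In particular $s_k$, the first entry of $\sigma_{k-1}(\bar\alpha)$, is a stem of $A(\bar\alpha)$ for every good $\bar\alpha$ of length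 $k-1\le n-1$.

**Step 3: what can be demanded of the next entry.** For good $(\alpha_1,\dots,\alpha_k)$, $k\ge1$, put
$$w_k(\alpha_1,\dots,\alpha_k)=v_k(\alpha_1,\dots,\alpha_k)-v_{k-1}(\alpha_1,\dots,\alpha_{k-1}).$$
Let $(\alpha_1,\dots,\alpha_{k-1})$ be good with $k\le n$, let $G\subset D$ be finite and nonempty, and let $E\subset\Gamma$ be finite. Then for a large set of $\alpha_k\in D$:
$$\begin{aligned}&(\alpha_1,\dots,\alpha_k)\text{ is good},\qquad\alpha_k\ge g\text{ on }[|s_k|,\infty)\text{ for all }g\in G,\\&\operatorname{supp}w_k(\alpha_1,\dots,\alpha_k)\cap E=\emptyset.\end{aligned}\tag{5}$$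
Indeed, $s_k$ is a stem of $A(\alpha_1,\dots,\alpha_{k-1})$, so a large set of $\alpha_k$ in this set satisfies $s_k\subset\alpha_k$ and the domination. By the choice of $A(\alpha_1,\dots,\alpha_{k-1})$ through Lemma 1, only a small set of these violates the last condition. A large set minus a small set is large.

For good $\alpha\in D^n$ let
$$W(\alpha)=v_n(\alpha)-v_0=\sum_{k=1}^nw_k(\alpha_1,\dots,\alpha_k).$$

**Step 4: choosing four good tuples.** The purpose is to have $\alpha,\beta$ interlaced, $\gamma,\delta$ interlaced, $\gamma$ above $\alpha$ in some row, and all supports disjoint. Choose successively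
$$\alpha_1,\beta_1,\alpha_2,\beta_2,\dots,\alpha_n,\beta_n,\ \gamma_1,\delta_1,\gamma_2,\delta_2,\dots,\gamma_n,\delta_n,$$
so that $\alpha,\beta,\gamma,\delta$ are good, using (5) at each of the $4n$ steps. The step that chooses $\beta_k$, for example, extends the good tuple $(\beta_1,\dots,\beta_{k-1})$ and produces the term $w_k(\beta_1,\dots,\beta_k)$. The sets $E$ and $G$ are as follows.

- $E$ is the union of the finite supports of all $w$-terms produced at earlier steps.
- For $\alpha_k$ and $\beta_k$, $G$ is the set of all previously chosen functions.
- For $\gamma_k$ and $\delta_k$, $G$ is the set of all previously chosen $\gamma_i,\delta_i$.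
- If the set so described is empty (this happens for $\alpha_1$ and $\gamma_1$), $G$ is any singleton in $D$.

There is one more demand, on $\gamma_1$. Let $a(m)=\max_i\alpha_i(m)$. The set of candidates for $\gamma_1$ given by (5) is large, so by (b) it is not $\le^*$-bounded by $a$. Choose $\gamma_1$ among the candidates with $\gamma_1(m)>a(m)$ for infinitely many $m$.

**Step 5: $\|x_\alpha-x_\beta\|\le1$ and $\|x_\gamma-x_\delta\|\le1$.** We check row by row. Fix $m$ and let $I=\{k:|s_k|\le m\}=\{i_1<\dots<i_r\}$. If $k\notin I$, then $m<|s_k|$. As $s_k\subset\alpha_k$ and $s_k\subset\beta_k$, we have $\alpha_k(m)=s_k(m)=\beta_k(m)$, and the contributions of index $k$ to $x_\alpha(m,j)$ and $x_\beta(m,j)$ cancel. If $k\in I$, then $m\in[|s_k|,\infty)$, so $\alpha_k(m)$ and $\beta_k(m)$ are at least the values at $m$ of all functions chosen before them. Hence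
$$\alpha_{i_1}(m)\le\beta_{i_1}(m)\le\alpha_{i_2}(m)\le\beta_{i_2}(m)\le\dots\le\alpha_{i_r}(m)\le\beta_{i_r}(m),$$
and for each $j$
$$x_\alpha(m,j)-x_\beta(m,j)=\sum_{l=1}^r\big(1_{\{\alpha_{i_l}(m)>j\}}-1_{\{\beta_{i_l}(m)>j\}}\big)\in\{0,-1\}$$
by the row rule (the sum is $0$ if $I$ is empty). The same argument applies to $\gamma,\delta$, since each $\gamma_k,\delta_k$ dominates all earlier $\gamma_i,\delta_i$ on $[|s_k|,\infty)$.

**Step 6: $\|x_\alpha-x_\gamma\|=n$.** One row suffices. Choose $m\ge\max_k|s_k|$ with $\gamma_1(m)>a(m)$; this is possible because there are infinitely many $m$ with $\gamma_1(m)>a(m)$. For $k\ge2$ we have $\gamma_k\ge\gamma_1$ on $[|s_k|,\infty)$, so $\gamma_k(m)\ge\gamma_1(m)>a(m)$. With $j=a(m)$ we get $x_\gamma(m,j)=n$ and $x_\alpha(m,j)=0$. As all values lie in $[0,n]$, the distance is exactly $n$.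

**Step 7: the inequality (1).** Each of the $4n$ terms $w$ has support disjoint from the supports of all terms produced before it. So $W(\alpha),W(\beta),W(\gamma),W(\delta)$ have pairwise disjoint supports. Hence
$$\|v_n(\alpha)-v_n(\beta)\|=\|W(\alpha)-W(\beta)\|=\max(\|W(\alpha)\|,\|W(\beta)\|),$$
and similarly for the other pairs. Therefore
$$\|v_n(\alpha)-v_n(\gamma)\|=\max(\|W(\alpha)\|,\|W(\gamma)\|)\le\max\big(\|v_n(\alpha)-v_n(\beta)\|,\|v_n(\gamma)-v_n(\delta)\|\big).$$
Replacing $v_n(\cdot)$ by $f(x_{(\cdot)})$ changes each norm of a difference by at most $\varepsilon/4+\varepsilon/4=\varepsilon/2$, so altogether we lose at most $\varepsilon$. This is (1) with $x=x_\alpha$, $y=x_\beta$, $x'=x_\gamma$, $y'=x_\delta$. $\square$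

Theorem A is proved, and with it Theorem B. Together with the fact about $JL_0$ recalled in Section 2: $c_0(c)$ Lipschitz embeds into $\ell_\infty$, while $\ell_\infty$ does not Lipschitz embed into $c_0(c)$.

The order of choice in Step 4 matters. All of $\alpha$ is chosen before $\gamma_1$, so that $\gamma_1$ can be required to exceed $a$ infinitely often. On the other hand $\gamma_k$ and $\delta_k$ need not dominate the $\alpha_i$ and $\beta_i$ beyond $|s_k|$: for separation the unboundedness in (b) is enough.

## 10. Uniform and coarse embeddings: Theorem C, parts 1–3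

These parts follow by rescaling $M_n$, so that its unit steps become as short as we like while its diameter stays fixed.

**Part 1.** Let $R,t>0$; we may assume $\omega_f(t)<\infty$. Take $n\ge R/t$ and $\varepsilon>0$, and apply Theorem A to the map $x\mapsto f(\frac Rnx)$ on $M_n$. The points $\frac Rnx$ and $\frac Rnx'$ are at distance exactly $R$, while $\frac Rnx,\frac Rny$ and $\frac Rnx',\frac Rny'$ are at distance at most $R/n\le t$. By (1) the images of $\frac Rnx$ and $\frac Rnx'$ are at distance at most $\omega_f(R/n)+\varepsilon\le\omega_f(t)+\varepsilon$. As $\varepsilon$ and $t$ are arbitrary, Part 1 follows.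

**Part 2.** Let $t>0$ and $n\ge2/t$. Apply the same argument to $x\mapsto f(\frac2nx-\mathbf1)$ on $M_n$, where $\mathbf1$ is the constant function $1$. For $x\in M_n$ we have $0\le x\le n$, so $-1\le\frac2nx-1\le1$ and $\frac2nx-\mathbf1\in B$. The two outer points are at distance exactly $2$, and the short distances are at most $2/n\le t$.

**Part 3.** If $f:B\to c_0(\Gamma)$ is uniformly continuous, then $\inf_{t>0}\omega_f(t)=0$, and Part 2 gives pairs at distance $2$ with images arbitrarily close. So $f$ cannot be injective with a uniformly continuous inverse on $f(B)$, and $B$ is not uniformly homeomorphic to a subset of $c_0(\Gamma)$. A uniform embedding of $\ell_\infty$ would restrict to one of $B$, so there is none. If $f:\ell_\infty\to c_0(\Gamma)$ were a coarse embedding, then $\omega_f(1)<\infty$, while $\inf_{\|x-y\|=R}\|f(x)-f(y)\|\to\infty$ as $R\to\infty$. By Part 1 these infima are all at most $\omega_f(1)$, a contradiction. $\square$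

## 11. Sharp constants: Theorem C, part 4

**A counting fact.** The set $c_{00}(\Gamma;\mathbb Q)$ is dense in $c_0(\Gamma)$ and has cardinality at most $\max(|\Gamma|,\omega)$. Let $P\subset c_0(\Gamma)$ and $\eta>0$ be such that distinct points of $P$ are at distance at least $\eta$. Then the open balls of radius $\eta/2$ about the points of $P$ are disjoint, and each meets this dense set. Hence
$$|P|\le\max(|\Gamma|,\omega).\tag{6}$$

**Part 4(a).** Let $X=\ell_\infty$ or $X=B$, so $|X|=c$. If $|\Gamma|\ge c$, take an injection $\iota:X\to\Gamma$ and put $f(x)=\theta e_{\iota(x)}$. Then $\|f(x)-f(y)\|=\theta$ whenever $x\ne y$. So the left-hand side of 1 (for every $R$), respectively of 2, is $\theta$. Also $\omega_f(t)=\theta$ for every $t>0$, since there are distinct points of $X$ at distance at most $t$; so the right-hand side is $\theta$ as well.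

Now let $|\Gamma|<c$, so that $\max(|\Gamma|,\omega)<c$. The points $R\cdot1_S$, $S\subset\omega\times\omega$, are $c$ in number and pairwise at distance $R$. The points $2\cdot1_S-\mathbf1$ lie in $B$, are $c$ in number, and are pairwise at distance $2$. If the left-hand side of 1, respectively of 2, were some $\eta>0$ for some $f$, the images of these points would be $c$ distinct points of $c_0(\Gamma)$ pairwise at distance at least $\eta$, contrary to (6). So the left-hand sides are $0$ for every $f$, and they cannot equal any $\theta>0$.

**Part 4(b).** Suppose $a\|x-y\|\le\|f(x)-f(y)\|\le b\|x-y\|$ on $M_n$ with $a>0$. Theorem A gives $an\le b+\varepsilon$ for every $\varepsilon>0$, so $b/a\ge n$.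

Distinct elements of $M_n$ satisfy $1\le\|x-y\|\le n$, because they are integer-valued with values in $[0,n]$. If $|\Gamma|\ge\mathfrak b=|M_n|$, take an injection $\iota:M_n\to\Gamma$ and put $f(x)=ne_{\iota(x)}$. For $x\ne y$,
$$\|x-y\|\le n=\|f(x)-f(y)\|\le n\|x-y\|,$$
so the distortion is at most $n$, hence exactly $n$.

If $|\Gamma|<\mathfrak b$, then $\max(|\Gamma|,\omega)<\mathfrak b$, as $\mathfrak b$ is uncountable. A bi-Lipschitz embedding of $M_n$ with lower constant $a>0$ would give $\mathfrak b$ points of $c_0(\Gamma)$ pairwise at distance at least $a$, contrary to (6). $\square$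

## 12. A subspace of density $\mathfrak b$, and spaces containing $\ell_\infty$: Theorem C, part 5

**The subspace $Y$.** Let $Y\subset\ell_\infty(\omega\times\omega)$ be the closed linear span of $\mathbf1$ and the functions $1_{S_\alpha}$, $\alpha\in D$, where $S_\alpha=\{(m,j):j<\alpha(m)\}$ as in Section 7. The finite rational combinations of these $\mathfrak b$ functions are dense in $Y$, so its density is at most $\mathfrak b$. Distinct $\alpha\in D$ give functions at distance $1$. A dense set must meet each of the $\mathfrak b$ disjoint open balls of radius $1/2$ about them, so the density is exactly $\mathfrak b$.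

By (2), $x_\alpha=\sum_{i\le n}1_{S_{\alpha_i}}$ for $\alpha\in D^n$. So all the points used in Section 10, namely $x_\alpha$, its multiples $\frac Rnx_\alpha$, and $\frac2nx_\alpha-\mathbf1$, lie in $Y$, and the last ones lie in its closed unit ball. That ball also has diameter $2$, as it contains $\pm\mathbf1$. The proofs of 1–3 therefore apply word for word to maps defined only on $Y$ or on its closed unit ball.

**Spaces $Z$ containing $\ell_\infty$.** Let $T:\ell_\infty\to Z$ be an isomorphic embedding, that is, $a\|x\|\le\|Tx\|\le b\|x\|$ with $0<a\le b<\infty$. If $f$ is a Lipschitz, uniform or coarse embedding of $Z$ into $c_0(\Gamma)$, then $f\circ T$ is an embedding of $\ell_\infty$ of the same kind, contradicting Theorem B or Part 3. Finally let $0<r\le1/b$. Then $rT(B)$ lies in the closed unit ball of $Z$. If $f$ were a uniform embedding of that ball into $c_0(\Gamma)$, then $x\mapsto f(rTx)$ would be a uniform embedding of $B$, contradicting Part 3. $\square$
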